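\title{The skip operator and cototality are definable in the enumeration degrees}


\begin{abstract}
A set of natural numbers is cototal if it is enumeration reducible to its complement, and an enumeration degree is cototal if it contains a cototal set. We show that the cototal degrees are first order definable, without parameters, in the partial order of the enumeration degrees. We give an explicit formula that defines the skip operator $\mathbf a\mapsto\mathbf a^{\Diamond}$, and cototality is the condition $\mathbf a\le\mathbf a^{\Diamond}$. The proof is self-contained; it includes a proof of Kalimullin's theorem that $\mathcal K$-pairs are definable.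
\end{abstract}

\section{Introduction}\label{sec:intro}

For $A,B\subseteq\omega$ we say that $A$ is \emph{enumeration reducible} to $B$, and write $A\le_e B$, if there is a computably enumerable (c.e.) set $W$ such that
\[
A=\{x:\exists\text{ finite }F\subseteq B,\ \langle x,F\rangle\in W\},
\]
where finite sets are identified with their canonical indices. An element $\langle x,F\rangle$ of $W$ is an \emph{axiom}; it says ``once every element of $F$ has been seen in $B$, list $x$ in $A$''. The reduction uses only positive information about $B$ and produces only positive information about $A$. The \emph{enumeration degrees} are the classes of the relation $A\equiv_e B$, which means that $A\le_e B$ and $B\le_e A$, and $\mathcal D_e$ is the partial order that $\le_e$ induces on them. It has a least element $\mathbf 0$, the degree of the c.e.\ sets, and the degree of $A\oplus B=\{2a:a\in A\}\cup\{2b+1:b\in B\}$ is the least upper bound $\deg_e A\vee\deg_e B$.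

\begin{definition}
A set $A$ is \emph{cototal} if $A\le_e\overline A$. An enumeration degree is \emph{cototal} if it contains a cototal set.
\end{definition}

A set is cototal when every fact ``$x\in A$'' can be confirmed from finitely many facts ``$y\notin A$''. Every c.e.\ set is cototal. So is every set $A\oplus\overline A$, because its complement is $\overline A\oplus A$; the degrees of such sets are the \emph{total} degrees, and hence every total degree is cototal. The property of sets is not degree invariant: if $K$ is the halting set, then $\overline K$ is not cototal, since $\overline K\not\le_e K$, but $\overline K\equiv_e K\oplus\overline K$, so its degree is cototal. It is known that every $\Sigma^0_2$ enumeration degree and every continuous degree is cototal, and that sufficiently generic degrees are not. It is also known that a degree is cototal if and only if it contains the language of a minimal subshift, that is, the set of all finite subwords of elements of a minimal subshift $S\subseteq 2^\omega$; here a subshift is a closed subset of $2^\omega$ that is closed under the shift $\alpha(0)\alpha(1)\alpha(2)\ldots\mapsto\alpha(1)\alpha(2)\ldots$,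 and it is minimal if no proper nonempty subset of it is a subshift. We use none of these facts. They show that the class is a proper one and that it arises from quite different definitions, which suggests asking whether the order alone determines it.

\medskip
\noindent\textbf{Question.} Is there a first order formula $\varphi(x)$ in the language $\{\le\}$ of partial orders such that, for every enumeration degree $\mathbf a$, we have $\mathcal D_e\models\varphi(\mathbf a)$ if and only if $\mathbf a$ is cototal?
\medskip

The obstacle is that complementation is not an operation on degrees: $K$ and $\omega$ both have degree $\mathbf 0$, while $\overline K$ and $\emptyset$ have different degrees. The remedy is to take the most informative complement available. Let $(W_i)_{i\in\omega}$ be the standard list of c.e.\ sets and let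
\[
\Gamma_i(B)=\{x:\exists\text{ finite }F\subseteq B,\ \langle x,F\rangle\in W_i\},\qquad K_A=\{\langle i,x\rangle:x\in\Gamma_i(A)\}.
\]
The maps $\Gamma_i$ are the \emph{enumeration operators}. The \emph{skip} of a degree $\mathbf a$ is $\mathbf a^\Diamond=\deg_e(\overline{K_A})$ for $A\in\mathbf a$. In Section~\ref{sec:skip} we check that this does not depend on $A$ and that $\mathbf a$ is cototal exactly when $\mathbf a\le\mathbf a^\Diamond$. It is therefore enough to define the skip.

There is a reason to expect that this can be done. The \emph{jump} $\mathbf a'=\deg_e(K_A\oplus\overline{K_A})=\mathbf a\vee\mathbf a^\Diamond$ also involves $\overline{K_A}$, and Kalimullin \cite{Kal} proved that the jump is definable in $\mathcal D_e$. But $\mathbf a\le\mathbf a'$ holds for every $\mathbf a$, so comparing a degree with its jump says nothing about cototality. One has to isolate the negative half $\mathbf a^\Diamond$ of the join.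

We now write down the formulas. In them ``$z\le u\vee v$'' abbreviates $\forall w\,(u\le w\wedge v\le w\to z\le w)$ and ``$c\ne0$'' abbreviates $\exists w\,(c\not\le w)$; in $\mathcal D_e$ both have the meaning that the notation suggests.
\begin{align*}
\kappa(a,b)&:\ \ \forall x\,\forall z\,\bigl(z\le a\vee x\ \wedge\ z\le b\vee x\ \to\ z\le x\bigr),\\
S(a,y)&:\ \ \forall l,r,c,d\ \bigl[\kappa(l,r)\wedge\kappa(c,d)\wedge r\not\le a\wedge c\ne0\wedge c\le a\vee l\ \to\ d\le y\vee r\bigr],\\
\varphi(a)&:\ \ \forall y\,\bigl(S(a,y)\to a\le y\bigr).
\end{align*}

\begin{theorem}\label{thm:main}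
For all enumeration degrees $\mathbf a$ and $\mathbf y$,
\[
\mathcal D_e\models S(\mathbf a,\mathbf y)\iff\mathbf a^\Diamond\le\mathbf y.
\]
\end{theorem}

\begin{corollary}\label{cor:cototal}
For every enumeration degree $\mathbf a$, $\mathcal D_e\models\varphi(\mathbf a)$ if and only if $\mathbf a$ is cototal. Thus the cototal degrees are first order definable in $\mathcal D_e$ without parameters.
\end{corollary}

\begin{proof}
By Theorem~\ref{thm:main}, $\varphi(\mathbf a)$ says that every $\mathbf y\ge\mathbf a^\Diamond$ satisfies $\mathbf y\ge\mathbf a$. This follows from $\mathbf a\le\mathbf a^\Diamond$ and, with $\mathbf y=\mathbf a^\Diamond$, implies it. By Lemma~\ref{lem:cototal} below, $\mathbf a\le\mathbf a^\Diamond$ if and only if $\mathbf a$ is cototal.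
\end{proof}

\begin{corollary}\label{cor:skip}
The graph of the skip operator is first order definable in $\mathcal D_e$:
\[
\mathbf b=\mathbf a^\Diamond\iff\mathcal D_e\models S(\mathbf a,\mathbf b)\wedge\forall y\,\bigl(S(\mathbf a,y)\to\mathbf b\le y\bigr).
\]
\end{corollary}

\begin{proof}
By Theorem~\ref{thm:main}, $\{\mathbf y:S(\mathbf a,\mathbf y)\}$ is the upper cone of $\mathbf a^\Diamond$, and the right-hand side says that $\mathbf b$ is its least element.
\end{proof}

The formula $\kappa$ defines the $\mathcal K$-pairs, pairs of sets in which one member consists of negative information about the other (Section~\ref{sec:kpairs}). Section~\ref{sec:upper} explains how $S$ is assembled from two $\mathcal K$-pairs and proves that $S(\mathbf a,\mathbf y)$ holds when $\mathbf a^\Diamond\le\mathbf y$. Section~\ref{sec:lower} constructs, when $\mathbf a^\Diamond\not\le\mathbf y$, two $\mathcal K$-pairs that violate $S(\mathbf a,\mathbf y)$; both are cuts in the lexicographic order. Section~\ref{sec:conseq} collects further consequences.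

\section{Enumeration operators and the skip}\label{sec:skip}

Pairs, triples and finite strings of natural numbers are identified with natural numbers through fixed computable bijections. We use the following standard facts.
\begin{itemize}
\item[(E1)] Every enumeration operator $\Gamma$ is monotone and has finite use: $B\subseteq B'$ implies $\Gamma(B)\subseteq\Gamma(B')$, and $x\in\Gamma(B)$ if and only if $x\in\Gamma(F)$ for some finite $F\subseteq B$. The relation $x\in\Gamma(F)$ is c.e.\ in $x$ and the finite set $F$.
\item[(E2)] The relation $\le_e$ is transitive.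
\item[(E3)] If $p$ is computable and $x\in C\iff p(x)\in B$ for all $x$, then $C\le_e B$ and $\overline C\le_e\overline B$.
\item[(E4)] For each $B$ only countably many sets $C$ satisfy $C\le_e B$, namely the sets $\Gamma_i(B)$. In particular, for each $B$ there is a set $C\not\le_e B$.
\end{itemize}
A finite subset of $A\oplus B$ has the form $E\oplus F$ with $E\subseteq A$ and $F\subseteq B$ finite.

\begin{lemma}\label{lem:skip}
Let $A,B,C\subseteq\omega$.
\begin{itemize}
\item[(i)] $K_A\equiv_e A$.
\item[(ii)] If $C\le_e A$, then $\overline C\le_e\overline{K_A}$.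
\item[(iii)] If $A\le_e B$, then $\overline{K_A}\le_e\overline{K_B}$.
\end{itemize}
\end{lemma}

\begin{proof}
If $C=\Gamma_i(A)$, then $x\in C\iff\langle i,x\rangle\in K_A$, so (E3) gives $C\le_e K_A$ and $\overline C\le_e\overline{K_A}$. This proves (ii) and, with $C=A$, also $A\le_e K_A$. The c.e.\ set of axioms $\{\langle\langle i,x\rangle,F\rangle:\langle x,F\rangle\in W_i\}$ shows that $K_A\le_e A$, which completes (i). If $A\le_e B$, then $K_A\le_e B$ by (i) and (E2), and (ii) applied to $K_A$ and $B$ gives (iii).
\end{proof}

By (iii) the skip is well defined. By (i) and (ii), $\mathbf a^\Diamond$ is the greatest of the degrees $\deg_e\overline C$ with $\deg_e C\le\mathbf a$, and the maximum is attained by the set $K_A\in\mathbf a$. For example, $\mathbf 0^\Diamond\ge\deg_e\overline K$, so $\mathbf 0^\Diamond\ne\mathbf 0$.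

\begin{lemma}\label{lem:cototal}
A degree $\mathbf a$ is cototal if and only if $\mathbf a\le\mathbf a^\Diamond$.
\end{lemma}

\begin{proof}
If $A\in\mathbf a$ and $A\le_e\overline A$, then $A\le_e\overline A\le_e\overline{K_A}$ by Lemma~\ref{lem:skip}(ii). Conversely, if $A\in\mathbf a$ and $A\le_e\overline{K_A}$, then $K_A\equiv_e A\le_e\overline{K_A}$, so $K_A$ is a cototal set in $\mathbf a$.
\end{proof}

\section{$\mathcal K$-pairs and cuts}\label{sec:kpairs}

\begin{definition}
A set $V\subseteq\omega^2$ is a \emph{witness} for $(A,B)$ if $A\times B\subseteq V$ and $(\overline A\times\overline B)\cap V=\emptyset$. The sets $A$ and $B$ form a \emph{$\mathcal K$-pair} if $(A,B)$ has a c.e.\ witness.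
\end{definition}

Transposing $V$ shows that the relation is symmetric, so we speak of the $\mathcal K$-pair $\{A,B\}$. The membership of a pair $(x,b)$ in a witness certifies the disjunction ``$x\in A$ or $b\in B$'', and such a certificate exists whenever both statements hold. If $A$ is c.e., then $\{A,B\}$ is a $\mathcal K$-pair for every $B$, with witness $A\times\omega$. The model for the nontrivial pairs is a Dedekind cut: for a real number $\alpha$, the sets of rationals $\{p:p\le\alpha\}$ and $\{q:q>\alpha\}$ have the computable witness $\{(p,q):p\le q\}$. We use cuts in $\omega^\omega$ instead, because there a single coordinate can name an arbitrary natural number.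

\subsection*{Cuts in the lexicographic order}
For $f,f'\in\omega^\omega$ put $f<_{\mathrm{lex}}f'$ if $f\ne f'$ and $f(i)<f'(i)$ for the least $i$ with $f(i)\ne f'(i)$. This is a linear order. Concatenation of strings is written as juxtaposition, $\sigma\prec f$ means that $\sigma$ is an initial segment of $f$, and $f{\upharpoonright}k$ is the initial segment of length $k$. The sequences $\sigma0^\omega$ with $\sigma\in\omega^{<\omega}$ play the role of the rationals; the relation $\sigma0^\omega\le_{\mathrm{lex}}\eta0^\omega$ is decidable. Put
\[
L_f=\{\sigma\in\omega^{<\omega}:\sigma0^\omega\le_{\mathrm{lex}}f\},\qquad R_f=\overline{L_f}=\{\sigma\in\omega^{<\omega}:\sigma0^\omega>_{\mathrm{lex}}f\}.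
\]
A coordinate at which $\sigma0^\omega$ exceeds $f$ is less than $|\sigma|$, so
\begin{equation}\label{eq:R}
\sigma\in R_f\iff\text{there is }i<|\sigma|\text{ with }\sigma{\upharpoonright}i=f{\upharpoonright}i\text{ and }\sigma(i)>f(i).
\end{equation}

\begin{lemma}\label{lem:cuts}
Let $f,f'\in\omega^\omega$.
\begin{itemize}
\item[(i)] $\{L_f,R_f\}$ is a $\mathcal K$-pair.
\item[(ii)] Each of the sets $L_f$ and $R_f$ determines $f$. Hence for every set $B$ only countably many $f$ satisfy $L_f\le_e B$ or $R_f\le_e B$.
\item[(iii)] If $f\le_{\mathrm{lex}}f'$, then $R_{f'}\subseteq R_f$.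
\item[(iv)] If $f{\upharpoonright}m=f'{\upharpoonright}m$, then $R_f$ and $R_{f'}$ contain the same strings of length at most $m$, and so do $L_f$ and $L_{f'}$.
\end{itemize}
\end{lemma}

\begin{proof}
(i) Let $V=\{(\sigma,\eta):\sigma0^\omega\le_{\mathrm{lex}}\eta0^\omega\}$, a computable set. If $\sigma\in L_f$ and $\eta\in R_f$, then $\sigma0^\omega\le_{\mathrm{lex}}f<_{\mathrm{lex}}\eta0^\omega$, so $(\sigma,\eta)\in V$. If $\sigma\notin L_f$ and $\eta\notin R_f$, then $\eta0^\omega\le_{\mathrm{lex}}f<_{\mathrm{lex}}\sigma0^\omega$, so $(\sigma,\eta)\notin V$.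

(ii) By \eqref{eq:R}, $(f{\upharpoonright}k)n\in L_f$ if and only if $n\le f(k)$. So $f(k)=\max\{n:(f{\upharpoonright}k)n\in L_f\}$ recovers $f$ from $L_f$ by recursion on $k$, and $L_f$ is the complement of $R_f$. The second statement follows from (E4).

(iii) If $\sigma0^\omega>_{\mathrm{lex}}f'\ge_{\mathrm{lex}}f$, then $\sigma0^\omega>_{\mathrm{lex}}f$.

(iv) The right-hand side of \eqref{eq:R} depends only on $f{\upharpoonright}|\sigma|$.
\end{proof}

\subsection*{Rows and columns of a witness}
In a cut, each side is the complement of the other. The next lemma shows how much of this survives for an arbitrary witness. We do not assume that $V$ is c.e., since Section~\ref{sec:upper} needs a witness that is only reducible to a given set. Write $V_x=\{b:(x,b)\in V\}$ for the rows and $V^b=\{x:(x,b)\in V\}$ for the columns of $V$.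

\begin{lemma}\label{lem:rows}
Let $V$ be a witness for $(A,B)$.
\begin{itemize}
\item[(i)] If $A\ne V^b$ for all $b$, then $B=\{b:\exists x\in\overline A\ \ (x,b)\in V\}$.
\item[(ii)] If $B\ne V_x$ for all $x$, then $\overline A=\{x:\exists b\in B\ \ (x,b)\notin V\}$.
\end{itemize}
\end{lemma}

\begin{proof}
(i) If $b\notin B$, then no $x\in\overline A$ has $(x,b)\in V$. If $b\in B$, then $V^b\supseteq A$, and since $V^b\ne A$, the column $V^b$ contains some $x\in\overline A$.

(ii) If $x\in A$, then every $b\in B$ has $(x,b)\in V$. If $x\notin A$, then $V_x\subseteq B$, and since $V_x\ne B$, some $b\in B$ is not in $V_x$.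
\end{proof}

\begin{corollary}\label{cor:partner}
If $\{C,D\}$ is a $\mathcal K$-pair and $C$ is not c.e., then $D\le_e\overline C$.
\end{corollary}

\begin{proof}
Let $V$ be a c.e.\ witness for $(C,D)$. Its columns are c.e., so none equals $C$. By Lemma~\ref{lem:rows}(i), the axioms $\langle b,\{x\}\rangle$ with $(x,b)\in V$ reduce $D$ to $\overline C$.
\end{proof}

The hypothesis is needed: $\{\omega,D\}$ is a $\mathcal K$-pair for every $D$, and $D\le_e\emptyset$ only if $D$ is c.e.

\subsection*{Definability of $\mathcal K$-pairs}
The formula $\kappa(\mathbf a,\mathbf b)$ says that $\mathbf x$ is the greatest lower bound of $\mathbf a\vee\mathbf x$ and $\mathbf b\vee\mathbf x$ for every $\mathbf x$: whatever oracle is added to both sides, they have no further information in common. To see why a $\mathcal K$-pair has this property, take the Dedekind cut $L=\{p:p\le\alpha\}$, $R=\{q:q>\alpha\}$ and $\mathbf x=\mathbf 0$, and suppose that $Z=\Gamma(L)=\Delta(R)$. We can enumerate $Z$ without knowing $\alpha$: list $z$ when $\Gamma$ has an axiom $\langle z,E\rangle$ and $\Delta$ has an axiom $\langle z,F\rangle$ such that $p\le q$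 for all $p\in E$ and $q\in F$. Either $E\subseteq L$, or some $p\in E$ exceeds $\alpha$ and then $F\subseteq R$. One of the two axioms is correct, although we do not know which.

\begin{theorem}[Kalimullin \cite{Kal}]\label{thm:kal}
The sets $A$ and $B$ form a $\mathcal K$-pair if and only if $\mathcal D_e\models\kappa(\deg_e A,\deg_e B)$. In particular, being a $\mathcal K$-pair depends only on the degrees of the two sets.
\end{theorem}

\begin{proof}
($\Rightarrow$) Let $V$ be a c.e.\ witness for $(A,B)$ and let $Z=\Gamma(A\oplus X)=\Delta(B\oplus X)$. We claim that $z\in Z$ if and only if there are axioms $\langle z,E\oplus G\rangle$ of $\Gamma$ and $\langle z,F\oplus H\rangle$ of $\Delta$ with $G,H\subseteq X$ and $E\times F\subseteq V$. The conditions other than $G,H\subseteq X$ are c.e., so the claim gives $Z\le_e X$.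

If $z\in Z$, choose the two axioms with $E\oplus G\subseteq A\oplus X$ and $F\oplus H\subseteq B\oplus X$; then $E\times F\subseteq A\times B\subseteq V$. Conversely, let such axioms be given. If $E\subseteq A$, then $z\in\Gamma(A\oplus X)=Z$, and if $F\subseteq B$, then $z\in\Delta(B\oplus X)=Z$. If neither holds, pick $x\in E\setminus A$ and $b\in F\setminus B$; then $(x,b)\in V\cap(\overline A\times\overline B)$, which is impossible.

($\Leftarrow$) Suppose that $\{A,B\}$ is not a $\mathcal K$-pair. We need sets $X$ and $Z$ with $Z\le_e A\oplus X$, $Z\le_e B\oplus X$ and $Z\not\le_e X$. The difficulty is to make two unrelated oracles produce the same set. We let $X\subseteq\omega^3$ be a table of instructions that both can read: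
\[
Z_A=\{n:\exists a\in A\ \exists b\ \ (n,a,b)\in X\},\qquad Z_B=\{n:\exists b\in B\ \exists a\ \ (n,a,b)\in X\}.
\]
Then $Z_A\le_e A\oplus X$ and $Z_B\le_e B\oplus X$. Call $n$ the \emph{index} of the triple $(n,a,b)$. The two readings agree at $n$ if $X$ contains a triple $(n,a,b)$ with $(a,b)\in A\times B$, or if the only triple of index $n$ has $(a,b)\in\overline A\times\overline B$. An operator that computes $Z$ from $X$ alone has to tell these two situations apart, and one that always succeeded would produce a c.e.\ witness.

Both $A$ and $B$ are nonempty, since otherwise $\emptyset$ is a witness; fix $a^*\in A$ and $b^*\in B$. We build finite sets $X_0\subseteq X_1\subseteq\cdots$ of triples and $I_0\subseteq I_1\subseteq\cdots$ of \emph{closed} indices such that for all $s$: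
\begin{itemize}
\item[(1)] the index of every triple in $X_s$ is in $I_s$, and the index of every triple in $X_{s+1}\setminus X_s$ is outside $I_s$;
\item[(2)] for every $m\in I_s$, either $X_s$ contains a triple $(m,a,b)$ with $(a,b)\in A\times B$, or $X_s$ contains exactly one triple $(m,a,b)$ of index $m$ and $(a,b)\in\overline A\times\overline B$.
\end{itemize}
Let $X=\bigcup_sX_s$. By (1), $X$ and $X_s$ contain the same triples of index $m$ when $m\in I_s$, and $X$ has no triple whose index is never closed. By (2), $Z_A=Z_B$; call this set $Z$.

Start with $X_0=I_0=\emptyset$. At stage $s$ we ensure $Z\ne\Gamma_s(X)$. Choose $n\notin I_s$, and let $W$ be the set of all $(a,b)$ for which there is a finite set $G\supseteq X_s\cup\{(n,a,b)\}$ such that $n\in\Gamma_s(G)$ and every triple in $G\setminus(X_s\cup\{(n,a,b)\})$ has index outside $I_s\cup\{n\}$. In words, $(a,b)\in W$ if, after $(n,a,b)$ is added and $n$ is closed, the operator can still be made to list $n$. The set $W$ is c.e.\ by (E1), so it is not a witness for $(A,B)$, and one of the following cases occurs.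

\emph{Case 1: there is $(a,b)\in(A\times B)\setminus W$.} Put $X_{s+1}=X_s\cup\{(n,a,b)\}$ and $I_{s+1}=I_s\cup\{n\}$. Then (1) and (2) are preserved and $n\in Z$. If $n\in\Gamma_s(X)$, then $n\in\Gamma_s(G)$ for some finite $G$ with $X_{s+1}\subseteq G\subseteq X$ by (E1). The triples in $G\setminus X_{s+1}$ are added after stage $s$, so their indices are outside $I_{s+1}$ by (1), and $G$ shows that $(a,b)\in W$, a contradiction. So $n\in Z\setminus\Gamma_s(X)$.

\emph{Case 2: there is $(a,b)\in(\overline A\times\overline B)\cap W$.} Let $G$ show that $(a,b)\in W$, and let $M$ be the finite set of indices of triples in $G$ that lie outside $I_s\cup\{n\}$. Put $X_{s+1}=G\cup\{(m,a^*,b^*):m\in M\}$ and $I_{s+1}=I_s\cup\{n\}\cup M$. Condition (1) is preserved. The first alternative of (2) holds for each $m\in M$. The second holds for $n$, because $X_s$ has no triple of index $n$ and $(n,a,b)$ is the only one added. So $n\notin Z$, while $n\in\Gamma_s(G)\subseteq\Gamma_s(X)$.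

Thus $Z\ne\Gamma_s(X)$ for every $s$, and $\kappa(\deg_e A,\deg_e B)$ fails at $\mathbf x=\deg_e X$ and $\mathbf z=\deg_e Z$.
\end{proof}

\section{The formula $S$ holds above the skip}\label{sec:upper}

Theorem~\ref{thm:kal} and Corollary~\ref{cor:partner} give a definable supply of degrees below $\mathbf a^\Diamond$. If $\kappa(\mathbf c,\mathbf d)$ holds and $\mathbf 0\ne\mathbf c\le\mathbf a$, then for representatives $A,C,D$ we have $D\le_e\overline C\le_e\overline{K_A}$, so $\mathbf d\le\mathbf a^\Diamond$. The first guess is that $\mathbf a^\Diamond$ is the least upper bound of all such $\mathbf d$, so that the formula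
\[
S_0(a,y):\ \ \forall c,d\ \bigl[\kappa(c,d)\wedge c\ne0\wedge c\le a\ \to\ d\le y\bigr]
\]
would define its upper cone. This fails already for $\mathbf a=\mathbf 0$: no $\mathbf c\ne\mathbf 0$ lies below $\mathbf 0$, so $S_0(\mathbf 0,\mathbf y)$ holds for every $\mathbf y$, although $\mathbf 0^\Diamond\ne\mathbf 0$.

To make room for $\mathbf c$ we allow $\mathbf c\le\mathbf a\vee\mathbf l$ for an auxiliary degree $\mathbf l$. Now we only get $\mathbf d\le(\mathbf a\vee\mathbf l)^\Diamond$, and $\mathbf d$ may contain negative information about $\mathbf l$, for which $\mathbf y$ should not be held responsible. So we give $\mathbf y$ the help of a degree $\mathbf r$ that is related to $\mathbf l$ in a definable way and satisfies $(\mathbf a\vee\mathbf l)^\Diamond\le\mathbf a^\Diamond\vee\mathbf r$. A $\mathcal K$-pair partner of $\mathbf l$ is the natural candidate: if $V$ is a c.e.\ witness for $(L,R)$ and $R$ is not c.e., then Lemma~\ref{lem:rows}(ii) gives $\overline L\le_e R\oplus\overline V$, and $\deg_e\overline V\le\mathbf 0^\Diamond$. This is not yet enough, because we need the complement of $K_{A\oplus L}$ and not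 only that of $L$. The proof below transfers the witness from $L$ to $K_{A\oplus L}$. The new witness is only reducible to $A$, so ``$R$ is not c.e.'' must be strengthened to $R\not\le_e A$, and the complement of the new witness costs $\overline{K_A}$.

\begin{lemma}\label{lem:join}
If $\{L,R\}$ is a $\mathcal K$-pair and $R\not\le_e A$, then $\overline{K_{A\oplus L}}\le_e R\oplus\overline{K_A}$.
\end{lemma}

\begin{proof}
Let $V$ be a c.e.\ witness for $(L,R)$ and let $Q=K_{A\oplus L}$. Since $Q\le_e A\oplus L$, there is a c.e.\ set $T$ of triples $(q,E,F)$, with $E$ and $F$ finite sets, such that $q\in Q$ if and only if some $(q,E,F)\in T$ has $E\subseteq A$ and $F\subseteq L$. Replace the condition $F\subseteq L$ by a certificate for ``$F\subseteq L$ or $b\in R$'':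
\[
U=\{(q,b):\exists E,F\ \ (q,E,F)\in T,\ E\subseteq A,\ F\times\{b\}\subseteq V\}.
\]
Then $U\le_e A$, and $U$ is a witness for $(Q,R)$. Indeed, if $q\in Q$ and $b\in R$, take $(q,E,F)\in T$ with $E\subseteq A$ and $F\subseteq L$; then $F\times\{b\}\subseteq L\times R\subseteq V$, so $(q,b)\in U$. If $q\notin Q$ and $b\notin R$, then every $(q,E,F)\in T$ with $E\subseteq A$ has some $x\in F\setminus L$, and $(x,b)\in\overline L\times\overline R$ is not in $V$; so $(q,b)\notin U$.

Every row $U_q$ satisfies $U_q\le_e U\le_e A$, so $U_q\ne R$. By Lemma~\ref{lem:rows}(ii), $\overline Q=\{q:\exists b\in R\ \ (q,b)\in\overline U\}$, hence $\overline Q\le_e R\oplus\overline U$. Finally $\overline U\le_e\overline{K_A}$ by Lemma~\ref{lem:skip}(ii).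
\end{proof}

\begin{proposition}\label{prop:upper}
If $\mathbf a^\Diamond\le\mathbf y$, then $\mathcal D_e\models S(\mathbf a,\mathbf y)$.
\end{proposition}

\begin{proof}
Let $\mathbf l,\mathbf r,\mathbf c,\mathbf d$ satisfy the hypothesis of $S(\mathbf a,\mathbf y)$, and take representatives $A,L,R,C,D$ of $\mathbf a,\mathbf l,\mathbf r,\mathbf c,\mathbf d$. By Theorem~\ref{thm:kal}, $\{L,R\}$ and $\{C,D\}$ are $\mathcal K$-pairs. Then
\[
D\le_e\overline C\le_e\overline{K_{A\oplus L}}\le_e R\oplus\overline{K_A}.
\]
The first step is Corollary~\ref{cor:partner} and uses $\mathbf c\ne\mathbf 0$; the second is Lemma~\ref{lem:skip}(ii) and uses $\mathbf c\le\mathbf a\vee\mathbf l$; the third is Lemma~\ref{lem:join} and uses $\mathbf r\not\le\mathbf a$. Hence $\mathbf d\le\mathbf a^\Diamond\vee\mathbf r\le\mathbf y\vee\mathbf r$.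
\end{proof}

Neither of the two side conditions in $S$ can be dropped, because trivial $\mathcal K$-pairs then enter.

\begin{proposition}\label{prop:side}
If either the condition $r\not\le a$ or the condition $c\ne0$ is deleted from $S$, the resulting formula fails for every pair $\mathbf a,\mathbf y$.
\end{proposition}

\begin{proof}
Fix $A\in\mathbf a$ and $Y\in\mathbf y$. Both $\kappa(\mathbf u,\mathbf 0)$ and $\kappa(\mathbf 0,\mathbf u)$ hold for every $\mathbf u$, since $\mathbf 0\vee\mathbf x=\mathbf x$, and $\kappa(\deg_e L_f,\deg_e R_f)$ holds for every $f$ by Lemma~\ref{lem:cuts}(i) and Theorem~\ref{thm:kal}.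

\emph{Without $r\not\le a$.} By Lemma~\ref{lem:cuts}(ii) there is $f$ with $L_f$ not c.e.\ and $R_f\not\le_e Y$. Put $\mathbf l=\mathbf c=\deg_e L_f$, $\mathbf d=\deg_e R_f$ and $\mathbf r=\mathbf 0$. Then $\kappa(\mathbf l,\mathbf r)$, $\kappa(\mathbf c,\mathbf d)$, $\mathbf c\ne\mathbf 0$ and $\mathbf c\le\mathbf a\vee\mathbf l$ hold, but $\mathbf d\not\le\mathbf y=\mathbf y\vee\mathbf r$.

\emph{Without $c\ne0$.} By Lemma~\ref{lem:cuts}(ii) there is $f$ with $R_f\not\le_e A$. Put $\mathbf l=\deg_e L_f$, $\mathbf r=\deg_e R_f$ and $\mathbf c=\mathbf 0$, and let $\mathbf d$ be a degree not below $\mathbf y\vee\mathbf r$, which exists by (E4). Then $\kappa(\mathbf l,\mathbf r)$, $\kappa(\mathbf c,\mathbf d)$, $\mathbf r\not\le\mathbf a$ and $\mathbf c\le\mathbf a\vee\mathbf l$ hold, but $\mathbf d\not\le\mathbf y\vee\mathbf r$.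
\end{proof}

\section{Two cuts that detect the skip}\label{sec:lower}

It remains to show that the help $\mathbf r$ is not too generous: if $\mathbf y$ is not above $\mathbf a^\Diamond$, then $S(\mathbf a,\mathbf y)$ fails. We take both $\mathcal K$-pairs to be cuts, $\{L_g,R_g\}$ for $(l,r)$ and $\{L_h,R_h\}$ for $(c,d)$. The sequence $h$ has to be chosen so that its left side uses only positive information about a set $A\in\mathbf a$, while its right side reveals negative information about $A$. Write $A(x)\in\{0,1\}$ for the characteristic function of $A$, and for $g\in\omega^\omega$ define $h_g\in\omega^\omega$ by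
\[
h_g(2n)=g(n),\qquad h_g(2n+1)=A(g(n)).
\]
Thus $g$ is a list of questions about $A$, and $h_g$ records each question followed by its answer.

\subsection*{The idea in one bit}
Suppose that $\overline A\not\le_e Y$ and that we want to defeat a single operator $\Gamma$, that is, to find $g$ with $R_{h_g}\ne\Gamma(Y\oplus R_g)$. If $g(0)=x$, then $h_g$ begins with $x,A(x)$, so by \eqref{eq:R} the string $(x,1)$ lies in $R_{h_g}$ if and only if $x\notin A$. If $\Gamma$ were correct for each of the sequences $g=x0^\omega$, we would have
\[
x\notin A\iff(x,1)\in\Gamma(Y\oplus R_{x0^\omega})\qquad\text{for all }x.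
\]
The sets $R_{x0^\omega}$ are computable uniformly in $x$, so the right-hand side defines a set reducible to $Y$, and $\overline A\le_e Y$, contrary to the assumption. Hence some $g=x0^\omega$ defeats $\Gamma$. This is the role of $g$: it lets us choose which bit of $A$ the operator has to answer next. Two things remain to be done. We must check that $L_{h_g}\le_e A\oplus L_g$, and we must secure the victory over $\Gamma$ by a finite initial segment of $g$, so that all operators can be defeated in turn.

\subsection*{The left side is positive in $A$}
From $A\oplus L_g$ we cannot recognize the initial segments of $h_g$: we can confirm that a string lies in $L_g$ but not that it is an initial segment of $g$, and we can confirm $b\le A(x)$, which means $b=0$ or ($b=1$ and $x\in A$), but not $b=A(x)$. These two weaker conditions suffice, because the left side of a cut is closed downward.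

\begin{lemma}\label{lem:left}
For all $A\subseteq\omega$ and $g\in\omega^\omega$, $L_{h_g}\le_e A\oplus L_g$.
\end{lemma}

\begin{proof}
Write $h=h_g$. Let $P$ be the set of strings $\rho=(x_0,b_0,\dots,x_{m-1},b_{m-1})$ of even length such that $(x_0,\dots,x_{m-1})\in L_g$ and $b_i\le A(x_i)$ for all $i<m$. Membership of $\rho$ in $P$ means that all $b_i$ lie in $\{0,1\}$ and that $\{x_i:b_i=1\}\oplus\{(x_0,\dots,x_{m-1})\}$ is contained in $A\oplus L_g$. So $P\le_e A\oplus L_g$.

Every string $h{\upharpoonright}2m$ is in $P$, since for it $(x_0,\dots,x_{m-1})=g{\upharpoonright}m\in L_g$ and $b_i=A(x_i)$.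

Next, $P\subseteq L_h$. Suppose that $\rho\in P\cap R_h$, and let $p<|\rho|$ be as in \eqref{eq:R}: $\rho{\upharpoonright}p=h{\upharpoonright}p$ and $\rho(p)>h(p)$. If $p=2i$, then $x_j=g(j)$ for $j<i$ and $x_i>g(i)$, so $(x_0,\dots,x_{m-1})\in R_g$ by \eqref{eq:R}. If $p=2i+1$, then $x_i=g(i)$ and $b_i>A(g(i))=A(x_i)$. Both contradict $\rho\in P$.

We claim that $L_h=\{\sigma:\exists\rho\in P\ \ \sigma0^\omega\le_{\mathrm{lex}}\rho0^\omega\}$. If $\rho\in P$ and $\sigma0^\omega\le_{\mathrm{lex}}\rho0^\omega$, then $\sigma0^\omega\le_{\mathrm{lex}}\rho0^\omega\le_{\mathrm{lex}}h$. If $\sigma\in L_h$, take $\rho=h{\upharpoonright}2m$ with $2m\ge|\sigma|$; the sequences $h$ and $\rho0^\omega$ agree below $2m$, so $\sigma\in L_{\rho0^\omega}$ by Lemma~\ref{lem:cuts}(iv), that is, $\sigma0^\omega\le_{\mathrm{lex}}\rho0^\omega$. Since the relation between $\sigma$ and $\rho$ is decidable, $L_h\le_e P\le_e A\oplus L_g$.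
\end{proof}

\begin{example}
Let $3\in A$, $5\notin A$ and $g=(3,5,\dots)$, so that $h_g=(3,1,5,0,\dots)$. The strings $(3,1)$, $(3,1,5,0)$ and $(3,0,4,0)$ are in $P$; the last one is not an initial segment of $h_g$. The string $(3,1,5,1)$ is not in $P$, and it lies in $R_{h_g}$, where it records that $5\notin A$. The string $(3,0,9,0)$ is not in $P$ either, since $(3,9)\in R_g$, but it is in $L_{h_g}$ and is listed because $(3,0,9,0)0^\omega\le_{\mathrm{lex}}(3,1)0^\omega$.
\end{example}

\subsection*{The right side escapes $Y\oplus R_g$}
An operator can err in two ways at the string that codes the bit $A(x)$. If it lists the string wrongly, it uses finitely many elements of the oracle, and these stay in $R_g$ once a long enough initial segment of $g$ is fixed. If it fails to list the string, we have to prevent it from doing so under every later choice. Here the shape of cuts helps: among all $g$ that extend a string $\tau x$, the sequence $\tau x0^\omega$ is the least, so its right side is the largest, and an operator that does not list the string with the largest oracle lists it with none of the others.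

\begin{lemma}\label{lem:right}
Let $A,Y\subseteq\omega$ with $\overline A\not\le_e Y$. There is $g\in\omega^\omega$ such that, with $h=h_g$,
\[
\text{\rm(a)}\ \ R_g\not\le_e A,\qquad\text{\rm(b)}\ \ L_h\text{ is not c.e.},\qquad\text{\rm(c)}\ \ R_h\not\le_e Y\oplus R_g.
\]
\end{lemma}

\begin{proof}
It suffices to meet, for every $i$, the requirements
\[
(\mathrm a_i)\ \ R_g\ne\Gamma_i(A),\qquad(\mathrm b_i)\ \ L_{h_g}\ne W_i,\qquad(\mathrm c_i)\ \ R_{h_g}\ne\Gamma_i(Y\oplus R_g).
\]
We show that for each requirement and each string $\tau$ there is a proper extension $\tau'$ of $\tau$ such that every $g\succ\tau'$ meets the requirement. Listing the requirements in a sequence and extending one step at a time from the empty string, we obtain strings $\tau_0\subsetneq\tau_1\subsetneq\cdots$ whose union $g$ meets them all.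

At most one sequence $g_0$ violates $(\mathrm a_i)$, since $R_g$ determines $g$ by Lemma~\ref{lem:cuts}(ii). At most one sequence $g_0$ violates $(\mathrm b_i)$, since $L_{h_g}$ determines $h_g$, whose even coordinates give $g$. In either case take $\tau'=\tau n$ with $n\ne g_0(|\tau|)$, or with any $n$ if there is no such $g_0$.

Now consider $(\mathrm c_i)$ and a string $\tau$ of length $k$. Put
\[
\tau^*=\bigl(\tau(0),A(\tau(0)),\dots,\tau(k-1),A(\tau(k-1))\bigr),\qquad\sigma_x=\tau^*x1\quad(x\in\omega).
\]
If $g\succ\tau x$, then $h_g\succ\tau^*x\,A(x)$, and $\sigma_x$ agrees with $h_g$ except possibly at its last coordinate. By \eqref{eq:R},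
\begin{equation}\label{eq:bit}
\sigma_x\in R_{h_g}\iff x\notin A\qquad\text{for all }g\succ\tau x.
\end{equation}
Let
\[
X=\{x:\sigma_x\in\Gamma_i(Y\oplus R_{\tau x0^\omega})\}.
\]
The string $\tau^*$ is a fixed finite object, so $x\mapsto\sigma_x$ is computable, and the relation $\eta\in R_{\tau x0^\omega}$ is decidable in $x$ and $\eta$. A number $x$ is in $X$ if and only if $W_i$ contains an axiom $\langle\sigma_x,G\oplus F\rangle$ with $F\subseteq R_{\tau x0^\omega}$ and $G\subseteq Y$. Hence $X\le_e Y$, and therefore $X\ne\overline A$. This is the only use of the hypothesis $\overline A\not\le_e Y$. One of the following cases occurs.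

\emph{Case 1: there is $x\in X\cap A$.} Take a finite $F\subseteq R_{\tau x0^\omega}$ with $\sigma_x\in\Gamma_i(Y\oplus F)$, and take $n$ such that $k+1+n\ge|\eta|$ for all $\eta\in F$. Let $\tau'=\tau x0^n$ and $g\succ\tau'$. Then $g$ and $\tau x0^\omega$ agree below $k+1+n$, so $F\subseteq R_g$ by Lemma~\ref{lem:cuts}(iv), and $\sigma_x\in\Gamma_i(Y\oplus R_g)$ by (E1). But $\sigma_x\notin R_{h_g}$ by \eqref{eq:bit}.

\emph{Case 2: there is $x\in\overline A\setminus X$.} Let $\tau'=\tau x$ and $g\succ\tau'$. Then $\tau x0^\omega\le_{\mathrm{lex}}g$, so $R_g\subseteq R_{\tau x0^\omega}$ by Lemma~\ref{lem:cuts}(iii). Since $x\notin X$, monotonicity gives $\sigma_x\notin\Gamma_i(Y\oplus R_g)$. But $\sigma_x\in R_{h_g}$ by \eqref{eq:bit}.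

In both cases every $g\succ\tau'$ meets $(\mathrm c_i)$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main}]
If $\mathbf a^\Diamond\le\mathbf y$, then $S(\mathbf a,\mathbf y)$ holds by Proposition~\ref{prop:upper}. Suppose that $\mathbf a^\Diamond\not\le\mathbf y$, and fix $Y\in\mathbf y$. An arbitrary member of $\mathbf a$ may have a complement that is reducible to $Y$, so the representative has to be chosen: let $A=K_{A_0}$ for some $A_0\in\mathbf a$. Then $A\in\mathbf a$ by Lemma~\ref{lem:skip}(i) and $\overline A\in\mathbf a^\Diamond$, so $\overline A\not\le_e Y$. Take $g$ and $h=h_g$ from Lemma~\ref{lem:right}, and let $\mathbf l,\mathbf r,\mathbf c,\mathbf d$ be the degrees of $L_g,R_g,L_h,R_h$. Then $\kappa(\mathbf l,\mathbf r)$ and $\kappa(\mathbf c,\mathbf d)$ hold by Lemma~\ref{lem:cuts}(i) and Theorem~\ref{thm:kal}; $\mathbf r\not\le\mathbf a$ by (a); $\mathbf c\ne\mathbf 0$ by (b); and $\mathbf c\le\mathbf a\vee\mathbf l$ by Lemma~\ref{lem:left}. But $\mathbf d\not\le\mathbf y\vee\mathbf r$ by (c). So $S(\mathbf a,\mathbf y)$ fails.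
\end{proof}

\section{The jump, automorphisms and quantifier complexity}\label{sec:conseq}

Let $\psi(a,b)$ be the formula of Corollary~\ref{cor:skip}, which defines $b=a^\Diamond$.

\begin{corollary}\label{cor:conseq}
\begin{itemize}
\item[(i)] Every finite iterate of the skip is first order definable in $\mathcal D_e$.
\item[(ii)] The jump is first order definable in $\mathcal D_e$.
\item[(iii)] Every automorphism of $\mathcal D_e$ commutes with the skip and preserves cototality and non-cototality.
\end{itemize}
\end{corollary}

\begin{proof}
(i) The formula $\exists u\,(\psi(a,u)\wedge\psi(u,b))$ defines the second iterate; if $\psi_n$ defines the $n$th iterate, then $\exists u\,(\psi_n(a,u)\wedge\psi(u,b))$ defines the next one.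

(ii) Since $\mathbf a'=\mathbf a\vee\mathbf a^\Diamond$, the formula $\exists u\,(\psi(a,u)\wedge a\le b\wedge u\le b\wedge b\le a\vee u)$ defines $b=a'$.

(iii) An automorphism preserves the truth of the parameter-free formulas $\psi$ and $\varphi$ in both directions.
\end{proof}

Part (ii) recovers Kalimullin's theorem on the jump \cite{Kal}.

The definitions are simple in terms of quantifiers. Work in the language with symbols $\le,\vee,0$, in which $z\le u\vee v$ and $c\ne0$ are quantifier free, and call a formula $\Pi_n$ if it is equivalent to a prenex formula with $n$ alternating blocks of quantifiers, the first of them universal. Then $\kappa$ is $\Pi_1$. In $S$ the two instances of $\kappa$ occur in the hypothesis of an implication, so their quantifiers become existential, and $S$ has the form $\forall\exists$: it is $\Pi_2$. In $\varphi$ the formula $S$ occurs in the hypothesis of an implication, so its prefix becomes $\exists\forall$, and $\varphi$ has the form $\forall\exists\forall$: it is $\Pi_3$.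

\begin{thebibliography}{1}

\bibitem{Kal}
Kalimullin, \emph{Definability of the jump operator in the enumeration degrees}, J. Math. Log. \textbf{3} (2003).

\end{thebibliography}
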